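# A bounded analytic function in a Banach lattice whose image in $c_0$ has no radial limit

## 1. The functions $b_n(z)\,h(z\omega)$

Let $\mathbb D$ be the open unit disc, $\mathbb T$ the unit circle, and $m$ normalized Lebesgue measure on $\mathbb T$. The whole talk turns on the functions
$$f(z)(n,\omega)=b_n(z)\,h(z\omega),\qquad z\in\mathbb D,\ n\in\mathbb N,\ \omega\in\mathbb T, \tag{1}$$
made of two ingredients. The $b_n$ are bumps that travel around the circle forever and become narrower as they go. The function $h$ is bounded, analytic and not zero, but it tends to $0$ at a dense set of boundary points. We build both.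

**The bumps.** Let $\tau_n=\sum_{j=1}^n 1/j$, $\zeta_n=e^{i\tau_n}$, and
$$b_n(z)=\Big(\frac{1+\bar\zeta_n z}{2}\Big)^{n^2},\qquad z\in\overline{\mathbb D},\ n\ge 1 .$$

**Lemma 1.**

* (i) $|b_n|\le 1$ on $\overline{\mathbb D}$, and $|b_n(z)|\le\big(\frac{1+|z|}{2}\big)^{n^2}\to0$ as $n\to\infty$ for each $z\in\mathbb D$.
* (ii) For $0<\delta<2$, $\ \sup\{|b_n(z)|:|z|\le1,\ |z-\zeta_n|\ge\delta\}\le(1-\delta^2/4)^{n^2/2}\to0$ as $n\to\infty$.
* (iii) For every $\zeta\in\mathbb T$ we have $|b_n(\zeta)|\ge 7/8$ for infinitely many $n$.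

**Proof.** (i) is the triangle inequality. For (ii) put $w=\bar\zeta_nz$, so that $|w-1|=|z-\zeta_n|\ge\delta$. The parallelogram law gives $|1+w|^2=2+2|w|^2-|1-w|^2\le 4-\delta^2$, hence $|(1+w)/2|\le(1-\delta^2/4)^{1/2}$; now raise to the power $n^2$. For (iii) let $\zeta=e^{it}$ with $t>0$. The numbers $\tau_n$ increase to $\infty$ with steps $\tau_{n+1}-\tau_n=1/(n+1)<1/n$. So for each large integer $l$ there is an $n$ with $\tau_n\le t+2\pi l<\tau_{n+1}$, and then $\zeta=\zeta_ne^{is}$ with $0\le s<1/n$. Since $|1+e^{is}|/2=|\cos(s/2)|$ and $\cos(s/2)\ge1-s^2/8$, Bernoulli's inequality gives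
$$|b_n(\zeta)|=|\cos(s/2)|^{n^2}\ge\Big(1-\frac1{8n^2}\Big)^{n^2}\ge\frac78 .$$
As $l\to\infty$, also $n\to\infty$, so this happens for infinitely many $n$. $\square$

So $(b_n(z))_n$ lies in $c_0$ for each $z\in\mathbb D$, but $(b_n(\zeta))_n$ lies in $c_0$ for no $\zeta\in\mathbb T$.

**The function that vanishes on a dense set.** Let $P_z(\zeta)=\frac{1-|z|^2}{|\zeta-z|^2}$ be the Poisson kernel and $P[\psi](z)=\int P_z\psi\,dm$.

**Lemma 2.** There are a dense $G_\delta$ set $G\subset\mathbb T$ and an analytic $h$ on $\mathbb D$ with $|h|\le1$, $|h(0)|\ge e^{-1}$, and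
$$h(z)\to0\ \text{ as } z\to\xi,\ z\in\mathbb D,\ \text{without restriction on the approach, for every }\xi\in G. \tag{2}$$
Moreover the function
$$\varphi(w)=\limsup_{\mathbb D\ni v\to w}|h(v)|,\qquad w\in\overline{\mathbb D},$$
is upper semicontinuous on $\overline{\mathbb D}$, with $0\le\varphi\le1$, $\varphi=|h|$ on $\mathbb D$, and $\varphi=0$ on $G$.

**Proof.** For each $k\ge1$ choose an open dense $V_k\subset\mathbb T$ with $m(V_k)\le2^{-k}$: put an arc of measure $2^{-k-i}$ around the $i$-th point of a countable dense set and take the union over $i\ge1$. Let $\psi=\sum_k1_{V_k}$. Then $\int\psi\,dm\le1$, so $P[\psi]$ is a finite nonnegative harmonic function. By Baire's theorem $G=\bigcap_kV_k$ is a dense $G_\delta$. Let $h=\exp(-(P[\psi]+iv))$ with $v$ a harmonic conjugate of $P[\psi]$, so that $|h|=e^{-P[\psi]}\le1$ and $|h(0)|=e^{-\int\psi\,dm}\ge e^{-1}$.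

Let $\xi\in G$ and $M\in\mathbb N$. The set $V=V_1\cap\dots\cap V_M$ is open, contains $\xi$, and $\psi\ge M$ on $V$. Hence $P[\psi](z)\ge M\,P[1_V](z)$. Since $1_V$ is constant $1$ near $\xi$, $P[1_V](z)\to1$ as $z\to\xi$ in $\mathbb D$, without restriction. So $\liminf_{z\to\xi}P[\psi](z)\ge M$ for every $M$, which is (2).

That $0\le\varphi\le1$ is clear; $\varphi=|h|$ on $\mathbb D$ is continuity of $h$, and $\varphi=0$ on $G$ is (2). For upper semicontinuity let $w_l\to w$. Choose $v_l\in\mathbb D$ with $|v_l-w_l|<1/l$ and $|h(v_l)|>\varphi(w_l)-1/l$. Then $v_l\to w$, so $\limsup\varphi(w_l)\le\limsup|h(v_l)|\le\varphi(w)$. $\square$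

The set $G$ is large for topology but null for measure: $\psi=\infty$ on $G$ and $\psi$ is integrable. A continuous function of $\omega$ is controlled by its values on a dense set, while the mean $\int h(z\omega)\,dm(\omega)=h(0)$ does not notice $G$. This tension is what (1) is for. We shall put $f$ into a Banach lattice $E$ tailored to it, and average over $\omega$ to get an operator $U:E\to c_0$ with $Uf(z)=(h(0)b_n(z))_n$. By Lemma 1 (iii) this has no radial limit in $c_0$ anywhere. The dense set $G$ will prevent $U$ from preserving any copy of $c_0$. We now say why one wants such a pair $(U,f)$.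

## 2. Analytic Radon–Nikodym operators and copies of $c_0$

All Banach spaces are complex and all operators are bounded and complex-linear. A Banach lattice is the complexification $E=E_{\mathbb R}+iE_{\mathbb R}$ of a real Banach lattice $E_{\mathbb R}$, with modulus $|x+iy|=\sup_\theta(x\cos\theta+y\sin\theta)$ and norm $\|z\|=\||z|\|$. Order statements refer to $E_{\mathbb R}$. In function lattices the modulus is the pointwise one.

**Definition (Hardy spaces).** For $1<p\le\infty$, $H^p(\mathbb D,X)$ is the space of analytic $f:\mathbb D\to X$ with $\sup_{0<r<1}\|f(r\,\cdot)\|_{L^p(\mathbb T,X)}<\infty$. The subspace $\tilde H^p(\mathbb D,X)$ consists of those $f$ for which $\lim_{r\to1^-}f(r\zeta)$ exists in the norm of $X$ for almost every $\zeta\in\mathbb T$.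

**Definition (ARN-operator).** $U:X\to Y$ is an ARN-operator (analytic Radon–Nikodym operator) if $U(H^p(\mathbb D,X))\subset\tilde H^p(\mathbb D,Y)$, where $(Uf)(z)=U(f(z))$. We use as given that it makes no difference whether this is required for all $1<p\le\infty$ or for just one such $p$. $X$ has the analytic Radon–Nikodym property if its identity is an ARN-operator.

*Example.* The identity of $c_0$ is not ARN. Let $f(z)=(z^n)_{n\ge1}$. This is a bounded analytic function into $c_0$. If $f(r\zeta)$ converged in $c_0$ as $r\to1$, the limit would have coordinates $\zeta^n$, which do not tend to $0$.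

**Definition (fixing $c_0$).** $U:E\to Y$ fixes a copy of $c_0$ if there is a closed subspace $Z\subset E$ isomorphic to $c_0$ such that $U|_Z$ is an isomorphism onto its image.

**Definition (KB-space, order continuity).** A Banach lattice is a KB-space if every increasing norm-bounded sequence of positive elements converges in norm. Its norm is order continuous if every downward directed net with infimum $0$ tends to $0$ in norm. By Lindenstrauss–Tzafriri, *Classical Banach Spaces II*, Prop. 1.a.8, this is equivalent to norm convergence of every increasing order bounded sequence.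

*Examples.* $L^1(\mu)$ is a KB-space by monotone convergence. $c_0$ has order continuous norm: if $0\le x_j\uparrow$ and $x_j\le w\in c_0$, then the coordinates converge and the tails are uniformly small. But $c_0$ is not KB: the sums $e_1+\dots+e_j$ are increasing and bounded and do not converge. $C[0,1]$ is not order continuous: $t\mapsto t^n$ decreases, has infimum $0$ in $C[0,1]$ (a continuous minorant of all $t^n$ is $\le0$ on $[0,1)$, hence everywhere), and has norm $1$.

Two facts are used without proof.

* (a) A Banach lattice has the analytic Radon–Nikodym property if and only if it is a KB-space.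
* (b) An ARN-operator from a Banach lattice to a Banach space does not fix a copy of $c_0$.

The conjecture under study is the converse of (b) added to (b).

**Conjecture.** Let $E$ be a Banach lattice and $Y$ a Banach space. An operator $U:E\to Y$ is an ARN-operator if and only if $U$ does not fix a copy of $c_0$.

The conjecture is false, and the following three theorems show where it fails and where it holds.

**Theorem 1.** There are a Banach lattice $E$ (which may be taken separable), a positive operator $U:E\to c_0$ and $f\in H^\infty(\mathbb D,E)$ such that $U$ does not fix a copy of $c_0$, but $\lim_{r\to1^-}Uf(r\zeta)$ exists in $c_0$ for no $\zeta\in\mathbb T$. So $U$ is not an ARN-operator.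

**Theorem 2.** For a Banach space $Y$ the following are equivalent:

1. for every Banach lattice $E$, every operator $E\to Y$ that does not fix a copy of $c_0$ is an ARN-operator;
2. $Y$ contains no closed subspace isomorphic to $c_0$.

If (2) holds, every operator from a Banach lattice to $Y$ is an ARN-operator.

**Theorem 3.** If $E$ has order continuous norm and $Y$ is any Banach space, then $U:E\to Y$ is an ARN-operator if and only if $U$ does not fix a copy of $c_0$.

By Theorems 2 and 3, any counterexample must have a range space containing $c_0$ and a domain whose norm is not order continuous.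

We shall also use these textbook facts.

* **Riesz decomposition.** If $|v|\le a+b$ in $E_{\mathbb R}$ with $a,b\ge0$, then $v=v_1+v_2$ with $|v_1|\le a$, $|v_2|\le b$.
* **Bessaga–Pełczyński theorem.** A series $\sum y_j$ is weakly unconditionally Cauchy if the sums $\sum_{j\le J}c_jy_j$, with $|c_j|\le1$ and $J\in\mathbb N$, are bounded. If there is such a series in $Y$ with $\|y_j\|\not\to0$, then $Y$ contains a closed subspace isomorphic to $c_0$.
* **Bessaga–Pełczyński selection.** A weakly null sequence $(y_i)$ with $\inf\|y_i\|>0$ has a subsequence that is basic, i.e. a Schauder basis of its closed span. For a basic sequence with $\inf\|y_i\|>0$ there is $c>0$ with $\|\sum c_iy_i\|\ge c\max|c_i|$ for all finite sums, because the partial sum projections are uniformly bounded.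

## 3. Diagonal operators on $c_0$

Let $D:c_0\to c_0$, $D(x_n)=(d_nx_n)$ with $(d_n)$ bounded. Here everything can be done by hand.

If $d_n\not\to0$, then $|d_n|\ge\epsilon>0$ on an infinite set of indices, and $D$ is bounded below on the closed span of the corresponding $e_n$: it fixes a copy of $c_0$. It is not ARN, since $D(z^n)_n=(d_nz^n)_n$ has no radial limit in $c_0$ at any $\zeta$.

If $d_n\to0$, then $D$ is compact, so it fixes no copy of $c_0$. It is ARN: if $F=(F_n)\in H^\infty(\mathbb D,c_0)$, then by Fatou's theorem for almost every $\zeta$ all the scalar limits $\lim_rF_n(r\zeta)$ exist. Also $|d_nF_n(r\zeta)|\le|d_n|\,\|F\|$, so the tails of $DF(r\zeta)$ are small uniformly in $r$. Hence $DF(r\zeta)$ converges in $c_0$.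

In this case the conjecture holds, and the mechanism is worth noting. Coordinatewise limits come for free. Norm limits in $c_0$ need a bound $|(\cdot)_n|\le\eta_n$ with $\eta_n\to0$. For a counterexample we must have such a bound for the images of any copy of $c_0$ in $E$, but not for the images of the values of $f$.

## 4. Factoring through a KB-space: the case $Y\not\supset c_0$

Fact (a) suggests the first thing to try: factor $T:E\to Y$ through a Banach lattice $F$ and show that $F$ is KB. This proves half of Theorem 2.

**Proof of Theorem 2, (2)⇒(1) and the last statement.** Let $Y$ contain no copy of $c_0$, let $E$ be a Banach lattice and $T:E\to Y$; we may assume $T\ne0$.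

**Step 1.** *The purpose is to build $F$.* For $u\in E_{\mathbb R}$ put
$$\rho(u)=\sup\{\|Tv\|:v\in E_{\mathbb R},\ |v|\le|u|\}.$$
Clearly $\rho(cu)=|c|\rho(u)$ for real $c$, $\rho\le\|T\|\,\|\cdot\|$, and $|u|\le|u'|$ implies $\rho(u)\le\rho(u')$. If $|v|\le|u_1+u_2|\le|u_1|+|u_2|$, Riesz decomposition gives $v=v_1+v_2$ with $|v_i|\le|u_i|$, so $\|Tv\|\le\rho(u_1)+\rho(u_2)$. Hence $\rho$ is a lattice seminorm. Its kernel is an ideal, and the completion $F_{\mathbb R}$ of $(E_{\mathbb R}/\ker\rho,\rho)$ is a Banach lattice. Let $F$ be its complexification and $Q:E\to F$ the canonical lattice homomorphism, which is bounded with dense range. Since $\|Tv\|\le\rho(v)=\|Qv\|$ for real $v$, there is a bounded real-linear $S:F_{\mathbb R}\to Y$ with $SQv=Tv$. Extend it by $S(u+iv)=Su+iSv$ to a bounded complex-linear $S:F\to Y$. Then $T=SQ$.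

**Step 2.** *The purpose is to show that $F$ is a KB-space.* Suppose not. Then there is an increasing positive sequence $(y_j)$ in $F_{\mathbb R}$ with $\sup\|y_j\|<\infty$ that is not Cauchy. There is $\epsilon>0$ such that for every $n$ there are $m>l\ge n$ with $\|y_m-y_l\|\ge2\epsilon$; since $y_m-y_n\ge y_m-y_l\ge0$, also $\|y_m-y_n\|\ge2\epsilon$. So after passing to a subsequence, $v_j=y_{j+1}-y_j\ge0$ satisfies $\|v_j\|\ge2\epsilon$ for all $j$.

Choose $x_j\in E_{\mathbb R}$ with $\|v_j-Qx_j\|\le2^{-j}\epsilon$ and put $e_j=x_j^+$. As $Qe_j=(Qx_j)^+$ and $v_j=v_j^+$, we have $|v_j-Qe_j|\le|v_j-Qx_j|$, so $\|v_j-Qe_j\|\le2^{-j}\epsilon$. Hence $\rho(e_j)=\|Qe_j\|\ge\epsilon$, and by definition of $\rho$ there is $w_j\in E_{\mathbb R}$ with $|w_j|\le e_j$ and $\|Tw_j\|\ge\epsilon/2$. For complex $|c_j|\le1$ we have $|\sum_{j\le J}c_jQw_j|\le\sum_{j\le J}Qe_j$, so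
$$\Big\|\sum_{j\le J}c_jTw_j\Big\|\le\|S\|\,\Big\|\sum_{j\le J}Qe_j\Big\|\le\|S\|\Big(\Big\|\sum_{j\le J}v_j\Big\|+\epsilon\Big)\le\|S\|\big(2\sup_j\|y_j\|+\epsilon\big), \tag{3}$$
because $\sum_{j\le J}v_j=y_{J+1}-y_1$. Thus $\sum Tw_j$ is weakly unconditionally Cauchy and its terms do not tend to $0$. By the Bessaga–Pełczyński theorem $Y$ contains $c_0$, a contradiction.

**Step 3.** *The purpose is to conclude.* Let $\phi\in H^p(\mathbb D,E)$. Then $Q\phi\in H^p(\mathbb D,F)=\tilde H^p(\mathbb D,F)$ by fact (a), and $T\phi=SQ\phi\in\tilde H^p(\mathbb D,Y)$. So $T$ is ARN. Thus every operator from a Banach lattice to $Y$ is ARN, and in particular (1) holds. $\square$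

Where does this stop if $Y\supset c_0$? In (3) we found a copy of $c_0$ in $Y$. To contradict "T does not fix $c_0$" we need one in $E$, that is, we need to bound $\|\sum c_jw_j\|_E$. But (3) bounds the sums $\sum e_j$ only in the weaker norm $\rho$, and nothing forces them to be bounded in $E$. In Section 8 we check on the counterexample that this really occurs.

## 5. The lattice of majorants $\Phi_\lambda$

We look for the lattice $E$ that makes $f$ in (1) bounded and has as few other bounded sets as possible. In this section the only properties of $h$ used are that $h$ is analytic on $\mathbb D$, $|h|\le1$ and $h(0)\ne0$; this lets us test two choices of $h$ afterwards.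

Let $C_0=C_0(\mathbb N\times\mathbb T)$ be the space of complex continuous functions $x=x(n,\omega)$ vanishing at infinity; that is, each $x(n,\cdot)$ is continuous and $\sup_\omega|x(n,\omega)|\to0$ as $n\to\infty$. For a finite positive Borel measure $\lambda$ on $\mathbb D$ put
$$\Phi_\lambda(n,\omega)=\int_{\mathbb D}|b_n(z)|\,|h(z\omega)|\,d\lambda(z)\le\lambda(\mathbb D). \tag{4}$$
Let $E$ be the set of $x\in C_0$ with $|x|\le\Phi_\lambda$ pointwise for some such $\lambda$, and $\|x\|_E=\inf\{\lambda(\mathbb D):|x|\le\Phi_\lambda\}$.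

**Lemma 3.** $E$ is a Banach lattice with the pointwise order and modulus, and $\|x\|_\infty\le\|x\|_E$.

**Proof.** Since $\Phi_\lambda+\Phi_{\lambda'}=\Phi_{\lambda+\lambda'}$ and $c\,\Phi_\lambda=\Phi_{c\lambda}$ for $c\ge0$, $E$ is a vector space and $\|\cdot\|_E$ a seminorm. By (4), $\|x\|_\infty\le\|x\|_E$, so it is a norm. If $x\in E$, $y\in C_0$ and $|y|\le|x|$, then $y\in E$ and $\|y\|_E\le\|x\|_E$, directly from the definition.

For completeness let $\sum_k\|x_k\|_E<\infty$. Choose $\lambda_k$ with $|x_k|\le\Phi_{\lambda_k}$ and $\lambda_k(\mathbb D)\le\|x_k\|_E+2^{-k}$. The series $\sum x_k$ converges uniformly to some $x\in C_0$, and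
$$\Big|x-\sum_{k\le K}x_k\Big|\le\sum_{k>K}\Phi_{\lambda_k}=\Phi_{\sum_{k>K}\lambda_k},$$
where $\sum_{k>K}\lambda_k$ is a finite measure. So $x\in E$ (take $K=0$) and $\|x-\sum_{k\le K}x_k\|_E\le\sum_{k>K}\lambda_k(\mathbb D)\to0$.

Hence the real-valued elements form a real Banach lattice $E_{\mathbb R}$, an ideal in $C_0(\mathbb N\times\mathbb T;\mathbb R)$. Its complexification is $E$, since the real and imaginary parts of $x\in E$ are dominated by $|x|$, the modulus is pointwise, and $\|x\|_E=\||x|\|_E$. $\square$

**Lemma 4.** The function $f$ of (1) belongs to $H^\infty(\mathbb D,E)$, with $\|f(z)\|_E\le1$.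

**Proof.** *Values.* By Lemma 1 (i), $|f(z)(n,\omega)|\le(\frac{1+|z|}2)^{n^2}$, so $f(z)\in C_0$. Moreover $|f(z)|=\Phi_{\delta_z}$, where $\delta_z$ is the unit mass at $z$. Hence $f(z)\in E$ and $\|f(z)\|_E\le1$.

*Analyticity.* Pointwise analyticity is clear, but we need it in the norm of $E$. Let $a_k(n,\omega)$ be the $k$-th Taylor coefficient at $0$ of $z\mapsto b_n(z)h(z\omega)$. With $h(z)=\sum_j\hat h(j)z^j$, it is a finite sum of terms $\hat h(j)\omega^j$, $j\le k$, times Taylor coefficients of $b_n$, so it is a trigonometric polynomial in $\omega$. For $0<r<1$,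
$$a_k(n,\omega)=r^{-k}\int_{\mathbb T}b_n(r\zeta)\,h(r\zeta\omega)\,\bar\zeta^{\,k}\,dm(\zeta).$$
Therefore $|a_k(n,\omega)|\le r^{-k}(\frac{1+r}2)^{n^2}$, so $a_k\in C_0$; and $|a_k|\le r^{-k}\Phi_{m_r}$, where $m_r$ is normalized Lebesgue measure on $r\mathbb T$. Hence $\|a_k\|_E\le r^{-k}$ for all $r<1$, that is, $\|a_k\|_E\le1$. So $\sum a_kz^k$ converges absolutely in $E$ for $|z|<1$. Its sum agrees with $f(z)$ at each point $(n,\omega)$. Thus $f$ is analytic into $E$. $\square$

**Lemma 5.** $Ux=\big(\int_{\mathbb T}x(n,\omega)\,dm(\omega)\big)_n$ defines a positive operator $U:E\to c_0$ with $\|U\|\le1$, and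
$$Uf(z)=\big(h(0)\,b_n(z)\big)_n .$$
The limit $\lim_{r\to1^-}Uf(r\zeta)$ exists in $c_0$ for no $\zeta\in\mathbb T$.

**Proof.** $|(Ux)_n|\le\sup_\omega|x(n,\omega)|$, which tends to $0$ and is at most $\|x\|_\infty\le\|x\|_E$. Positivity is clear. The formula is the mean value property $\int h(z\omega)\,dm(\omega)=h(0)$. If $Uf(r\zeta)$ converged in $c_0$, the limit would have coordinates $\lim_rh(0)b_n(r\zeta)=h(0)b_n(\zeta)$. By Lemma 1 (iii) these have modulus at least $\frac78|h(0)|>0$ for infinitely many $n$, so they do not form an element of $c_0$. $\square$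

So $U$ is not ARN, for every admissible $h$. All that remains for Theorem 1 is whether $U$ fixes a copy of $c_0$, and this depends on $h$.

## 6. The choice $h\equiv1$ fails because of point masses

The simplest choice is $h\equiv1$. Then $U$ does fix a copy of $c_0$, and it is instructive to see how.

Fix $\zeta\in\mathbb T$ and $n_1<n_2<\dots$ with $|b_{n_i}(\zeta)|\ge7/8$. Let $x_i(n,\omega)=1$ if $n=n_i$ and $0$ otherwise. Given $N$, continuity of the finitely many functions $b_{n_1},\dots,b_{n_N}$ gives $r<1$ with $|b_{n_i}(r\zeta)|\ge1/2$ for $i\le N$. Hence $\sum_{i\le N}x_i\le2\Phi_{\delta_{r\zeta}}$, and for all scalars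
$$\max|c_i|\le\Big\|\sum_{i\le N}c_ix_i\Big\|_E\le2\max_i|c_i| ,$$
the lower bound being $\|\cdot\|_\infty\le\|\cdot\|_E$. So the closed span of $(x_i)$ is isomorphic to $c_0$. Since $Ux_i=e_{n_i}$, $U$ is an isomorphism on it.

What went wrong: the measures $\delta_{r\zeta}$ run to the boundary and converge to a point mass at $\zeta\in\mathbb T$, and by Lemma 1 (iii) a point mass on $\mathbb T$ sees infinitely many bumps with full strength. A measure on $\mathbb T$ without atoms cannot do this, since the bumps become narrow. So only atoms must be fought, and there are at most countably many of them for a given limit measure. This is the job of $h$. The factor $|h(z\omega)|$ in (4) tends to $0$ as $z\to a$ whenever $a\omega\in G$, and for countably many $a$ this holds simultaneously for a dense set of $\omega$. Because elements of $E$ are continuous in $\omega$, a dense set suffices. And $h(0)\neq0$ keeps Lemma 5 alive.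

## 7. Increasing bounded sequences in $E$

From now until the end of Section 9, $h$, $G$, $\varphi$ are those of Lemma 2, and $E,f,U$ are built from this $h$.

**Proposition 6.** Let $(u_N)$ be an increasing sequence in $E_{\mathbb R}$ with $u_N\ge0$ and $\sup_N\|u_N\|_E<\infty$. Then there is a sequence $\eta_n\to0$ with $u_N(n,\omega)\le\eta_n$ for all $N,n,\omega$.

**Proof.**

**Step 1.** *The purpose is to get a limit measure and to define $\eta_n$.* Choose $\lambda_N$ on $\mathbb D$ with $u_N\le\Phi_{\lambda_N}$ and $\sup_N\lambda_N(\mathbb D)<\infty$. View the $\lambda_N$ as measures on the compact set $\overline{\mathbb D}$ and pass to a subsequence $\lambda_{N_j}\to\lambda$ weak*. Let $A\subset\mathbb T$ be the countable set of atoms of $\lambda|_{\mathbb T}$, and put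
$$\eta_n=\int_{\overline{\mathbb D}\setminus A}|b_n|\,d\lambda .$$

**Step 2.** *The purpose is to bound $u_N(n,\omega)$ for a dense set of $\omega$.* Let $R=\{\omega\in\mathbb T:a\omega\in G\text{ for all }a\in A\}=\bigcap_{a\in A}\bar aG$. It is a countable intersection of dense $G_\delta$ sets (or $\mathbb T$, if $A=\emptyset$), hence dense by Baire. Fix $N$, $n$ and $\omega\in R$. For $N_j\ge N$, monotonicity and $\varphi=|h|$ on $\mathbb D$ give
$$u_N(n,\omega)\le u_{N_j}(n,\omega)\le\int_{\overline{\mathbb D}}|b_n(z)|\,\varphi(z\omega)\,d\lambda_{N_j}(z). \tag{5}$$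
The integrand $q(z)=|b_n(z)|\varphi(z\omega)$ is bounded and nonnegative. It is upper semicontinuous: if $z_l\to z$, then $|b_n(z_l)|\to|b_n(z)|$ and $\limsup\varphi(z_l\omega)\le\varphi(z\omega)$, so $\limsup q(z_l)\le q(z)$. For such $q$ we have $\limsup_j\int q\,d\lambda_{N_j}\le\int q\,d\lambda$. Indeed, the continuous functions $q_i(z)=\sup_w\big(q(w)-i|z-w|\big)$ decrease to $q$ and lie between $q$ and $\sup q$. So $\limsup_j\int q\,d\lambda_{N_j}\le\lim_j\int q_i\,d\lambda_{N_j}=\int q_i\,d\lambda$, and the right side tends to $\int q\,d\lambda$ as $i\to\infty$. Letting $j\to\infty$ in (5),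
$$u_N(n,\omega)\le\int_{\overline{\mathbb D}}|b_n(z)|\,\varphi(z\omega)\,d\lambda(z)\le\eta_n ,$$
because $\varphi(a\omega)=0$ for $a\in A$, and $\varphi\le1$ elsewhere.

**Step 3.** *The purpose is to pass to all $\omega$.* $u_N(n,\cdot)$ is continuous and $R$ is dense, so $u_N(n,\omega)\le\eta_n$ for every $\omega\in\mathbb T$. Note that $\eta_n$ does not depend on $N$ or $\omega$.

**Step 4.** *The purpose is to show $\eta_n\to0$.* By Lemma 1 (i) and dominated convergence, $\int_{\mathbb D}|b_n|\,d\lambda\to0$. Let $\nu=\lambda|_{\mathbb T\setminus A}$, a measure without atoms. Then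
$$s(\delta)=\sup_{\xi\in\mathbb T}\nu(\{\zeta:|\zeta-\xi|<\delta\})\to0\quad(\delta\to0).$$
Otherwise there are $c>0$, $\delta_j\to0$ and $\xi_j\to\xi$ with $\nu(\{|\zeta-\xi_j|<\delta_j\})\ge c$; then $\nu(\{|\zeta-\xi|<\epsilon\})\ge c$ for every $\epsilon>0$, so $\nu(\{\xi\})\ge c$, which is impossible. For each $0<\delta<2$,
$$\int|b_n|\,d\nu\le\nu(\{|\zeta-\zeta_n|<\delta\})+\nu(\mathbb T)\sup_{|z|\le1,\,|z-\zeta_n|\ge\delta}|b_n(z)|\le s(\delta)+\nu(\mathbb T)(1-\delta^2/4)^{n^2/2}$$
by Lemma 1 (ii). Let $n\to\infty$, then $\delta\to0$: $\int|b_n|\,d\nu\to0$. $\square$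

The unrestricted limit in (2) was needed because the $\lambda_{N_j}$ may approach an atom along any route; this is what $\varphi=0$ on $G$ encodes.

## 8. $U$ fixes no copy of $c_0$

**Completion of the proof of Theorem 1.**

**Step 1.** *The purpose is to turn a copy of $c_0$ into an increasing sequence.* Suppose $U$ fixes a copy of $c_0$. Then there is an isomorphic embedding $V:c_0\to E$ with $U$ bounded below on $V(c_0)$. With $x^{(k)}=Ve_k$ we have $\|Ux^{(k)}\|\ge c>0$ for all $k$. Put
$$u_N=2^{-N}\sum_{\varepsilon\in\{\pm1\}^N}\Big|\sum_{k\le N}\varepsilon_kx^{(k)}\Big|\in E_{\mathbb R}.$$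
Each sum $\sum_{k\le N}\varepsilon_kx^{(k)}=V(\sum_{k\le N}\varepsilon_ke_k)$ has norm at most $\|V\|$, so $\|u_N\|_E\le\|V\|$. Pointwise $|s|\le\frac12(|s+x^{(N+1)}|+|s-x^{(N+1)}|)$; averaging over $s=\sum_{k\le N}\varepsilon_kx^{(k)}$ gives $0\le u_N\le u_{N+1}$. Finally, for $k\le N$, fix $\varepsilon_k$ and average over all other signs: the average of $\sum_{i\le N}\varepsilon_ix^{(i)}$ is $\varepsilon_kx^{(k)}$, so the triangle inequality gives $|x^{(k)}|\le u_N$.

**Step 2.** *The purpose is to contradict $\|Ux^{(k)}\|\ge c$.* By Proposition 6 there is $\eta_n\to0$ with $|x^{(k)}(n,\omega)|\le\eta_n$ for all $k,n,\omega$. Hence $|(Ux^{(k)})_n|\le\eta_n$ for all $k,n$. On the other hand $e_k\to0$ weakly in $c_0$ and $x\mapsto(UVx)_n$ is a bounded functional, so $(Ux^{(k)})_n\to0$ as $k\to\infty$ for each fixed $n$. Given $\epsilon>0$, choose $n_0$ with $\eta_n\le\epsilon$ for $n>n_0$; the finitely many coordinates $n\le n_0$ are at most $\epsilon$ in modulus for large $k$. So $\|Ux^{(k)}\|_{c_0}\to0$, a contradiction. With Lemmas 3, 4 and 5 this proves Theorem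 1 except for separability.

**Step 3.** *The purpose is to make $E$ separable.* With $a_k$ as in Lemma 4, replace $E_{\mathbb R}$ by the closed sublattice generated by the countable set $\{\operatorname{Re}a_k,\operatorname{Im}a_k:k\ge0\}$. It is separable: the closure under rational linear combinations and finite suprema and infima is countable, and it is dense in the sublattice because the lattice operations are continuous. Since $f(z)=\sum a_kz^k$, $f$ takes values in its complexification and is analytic there. The restriction of $U$ is positive, has the same values $Uf(z)$, and still fixes no copy of $c_0$. $\blacksquare$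

This disproves the conjecture.

*The obstruction of Section 4 in this example.* Let $e_j(n,\omega)=1$ if $n=j$ and $0$ otherwise. Then $e_j\in E_{\mathbb R}$ for the full lattice $E$ of Lemma 3, since $b_j(0)=2^{-j^2}$ gives $e_j\le\Phi_{\lambda}$ with $\lambda=2^{j^2}|h(0)|^{-1}\delta_0$. As $U$ is positive, the seminorm of Section 4 for $T=U$ is $\rho(u)=\|U|u|\|$, so $\rho(e_1+\dots+e_J)=1$ for all $J$. But $\sup_J\|e_1+\dots+e_J\|_E=\infty$: otherwise Proposition 6 would give $\eta_n\ge1$ for all $n$. So sums that are bounded for $\rho$ are unbounded in $E$.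

## 9. Every range space containing $c_0$ fails

**Proof of Theorem 2, (1)⇒(2).** *The purpose is to transport the counterexample into $Y$.* Suppose $Y$ contains a copy of $c_0$, let $j:c_0\to Y$ be an isomorphic embedding, and take $E,U,f$ from Theorem 1. If $jU$ were bounded below on a copy of $c_0$ in $E$, so would be $U$, because $\|Ux\|\ge\|jUx\|/\|j\|$. Hence $jU$ does not fix a copy of $c_0$. If $jUf(r\zeta)$ converged in $Y$ as $r\to1$, the limit would lie in the closed subspace $j(c_0)$, and applying $j^{-1}$ there, $Uf(r\zeta)$ would converge in $c_0$. This happens for no $\zeta$. So $jU$ is not ARN and (1) fails. With Section 4, Theorem 2 is proved. $\blacksquare$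

## 10. Order continuous domains: truncating the boundary function

**Proof of Theorem 3.** Necessity is fact (b). For sufficiency let $E$ have order continuous norm, let $S:E\to Y$ fix no copy of $c_0$, and let $f\in H^\infty(\mathbb D,E)$ with $\|f\|\le1$. It is enough to treat $p=\infty$, and we may assume $S\ne0$ and $f\neq 0$. (In this section $f$ is an arbitrary function of this kind.) We must show that $Sf$ has radial limits almost everywhere. The plan is to realize $E$ inside $L^1(\mu)$, where $f$ has a boundary function $g$, to truncate $g$ so that it lies in $E$, and to use that $S$ fixes no $c_0$ to control what was cut off.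

**Step 1.** *The purpose is a usable form of the hypothesis on $S$.* If $V:c_0\to E$ is an isomorphic embedding and $\inf_i\|SVe_i\|>0$, then $S$ fixes a copy of $c_0$. $\hfill(6)$

Indeed $(SVe_i)$ is weakly null, since $(e_i)$ is, and bounded away from $0$. By Bessaga–Pełczyński selection, along a subsequence $\|\sum c_iSVe_i\|\ge c\max|c_i|$. So $SV$ is bounded below on the closed span of those $e_i$, which is a copy of $c_0$, and $S$ is bounded below on its image under $V$.

**Step 2.** *The purpose is to put $E$ inside $L^1(\mu)$.* Replace $E_{\mathbb R}$ by the closed sublattice generated by the real and imaginary parts of the elements of $f(\mathbb D)$. It is separable, because $f$ is continuous. The restriction of $S$ fixes no copy of $c_0$. Order continuity is inherited: an increasing order bounded sequence in the sublattice is one in $E$, so it converges in norm by Prop. 1.a.8 of Lindenstrauss–Tzafriri, and its limit lies in the closed sublattice. A separable Banach lattice has a weak unit, for instance $\sum_n2^{-n}|x_n|/\|x_n\|$ with $(x_n)$ dense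 in the set of nonzero elements. By Theorem 1.b.14 of the same book we may therefore assume: $E$ is an ideal in $L^1(\mu)$, $\mu$ a probability measure on $\Omega$, with
$$\|x\|_1\le\|x\|_E\ (x\in E),\qquad L^\infty(\mu)\subset E,\qquad\|x\|_E\le2\|x\|_\infty\ (x\in L^\infty(\mu)).$$

We get dominated convergence in $E$: if $x_n\in E$, $|x_n|\le w\in E$ and $x_n\to0$ a.e., then $\|x_n\|_E\to0$. Indeed $s_n=\sup_{l\ge n}|x_l|\le w$ lies in $E$, since $E$ is an ideal, and $w-s_n$ is increasing and order bounded, so $s_n$ converges in $E$, hence in $L^1(\mu)$. The limit is $0$, since $s_n\to0$ a.e. and $s_n\le w$. Finally $|x_n|\le s_n$.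

**Step 3.** *The purpose is to find where boundary values will live, and to truncate there.* Let $B$ be the $L^1(\mu)$-closure of $\{x\in E:\|x\|_E\le1\}$. It is closed and convex, and $k\in B$ implies $|k|\in B$, since the modulus is continuous in $L^1$. Moreover
$$k\in B\ \Rightarrow\ k1_{\{|k|\le N\}}\in E,\quad\|k1_{\{|k|\le N\}}\|_E\le1 . \tag{7}$$
Here $k1_{\{|k|\le N\}}\in L^\infty(\mu)\subset E$ is clear; the norm bound is the point. Take $k_j\in E$, $\|k_j\|_E\le1$, with $k_j\to k$ in $L^1$ and, along a subsequence, a.e. Put $k_j'=k_j\min(1,|k|/|k_j|)$, with $k_j'=0$ where $k_j=0$. Then $|k_j'|\le\min(|k_j|,|k|)$, so $k_j'\in E$ and $\|k_j'\|_E\le1$. Also $k_j'\to k$ a.e.: where $k=0$ all $k_j'$ vanish, and where $k\ne0$ the factor tends to $1$. Now $|k_j'1_{\{|k|\le N\}}|\le N$ and constants belong to $E$. So $k_j'1_{\{|k|\le N\}}\to k1_{\{|k|\le N\}}$ in $E$ by dominated convergence, and the left sides have norm at most $1$.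

**Step 4.** *The purpose is to show that $S$ is uniformly small on the large part of an element of $B$.*

**Lemma 7.** Let $0\le k\in B$.

* (A) For each $\epsilon>0$ there is $N$ such that $\|Sv\|\le\epsilon$ for all $v\in E$ with $|v|\le k1_{\{k>N\}}$.
* (B) If $u_n\in E$, $|u_n|\le k$ and $u_n\to0$ a.e., then $Su_n\to0$.

**Proof.** (A) Suppose this fails for some $\epsilon$. Then for each $N$ there is $v\in E$ with $|v|\le k1_{\{k>N\}}$ and $\|Sv\|>\epsilon$. Since $k<\infty$ a.e., $v1_{\{k\le M\}}\to v$ in $E$ as $M\to\infty$ by dominated convergence, so $\|S(v1_{\{k\le M\}})\|>\epsilon$ for some $M>N$. Repeating this with $M$ in place of $N$, we find $N_1<N_2<\cdots$ and $v_i\in E$ with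
$$|v_i|\le k1_{\{N_i<k\le N_{i+1}\}},\qquad\|Sv_i\|>\epsilon .$$
The $v_i$ are disjoint, so a finite sum satisfies $|\sum_{i\le I}c_iv_i|\le\max|c_i|\,k1_{\{k\le N_{I+1}\}}$ and $|\sum c_iv_i|\ge|c_i||v_i|$ for each $i$. With (7), and with $\|v_i\|_E\ge\|Sv_i\|/\|S\|$,
$$\frac{\epsilon}{\|S\|}\max|c_i|\le\Big\|\sum_{i\le I}c_iv_i\Big\|_E\le\max|c_i| .$$
So $e_i\mapsto v_i$ extends to an isomorphic embedding $V:c_0\to E$ with $\|SVe_i\|>\epsilon$. By (6), $S$ fixes a copy of $c_0$, a contradiction.

(B) Given $\epsilon>0$, take $N$ from (A). Then $\|S(u_n1_{\{k>N\}})\|\le\epsilon$ for all $n$. Also $|u_n1_{\{k\le N\}}|\le N$ and this tends to $0$ a.e., hence in $E$ by dominated convergence, so $S(u_n1_{\{k\le N\}})\to0$. Thus $\limsup\|Su_n\|\le\epsilon$. $\square$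

**Step 5.** *The purpose is to obtain the boundary function $g$ of $f$ in $L^1(\mu)$.* $L^1(\mu)$ is a KB-space and $f\in H^\infty(\mathbb D,L^1(\mu))$. By fact (a), $g(\zeta)=\lim_{r\to1}f(r\zeta)$ exists in $L^1(\mu)$ for a.e. $\zeta$. It is strongly measurable, as an a.e. limit of continuous functions, $\|g(\zeta)\|_1\le1$, and $g(\zeta)\in B$ because $\|f(r\zeta)\|_E\le1$. In $f(rz)=\int P_z(\zeta)f(r\zeta)\,dm(\zeta)$ let $r\to1$; dominated convergence gives
$$f(z)=\int P_zg\,dm\quad\text{in }L^1(\mu),\qquad z\in\mathbb D. \tag{8}$$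
Since $L^1(\mathbb T,L^1(\mu))=L^1(\mathbb T\times\Omega)$, we view $g$ as a measurable function $g(\zeta,\omega)$ on $\mathbb T\times\Omega$.

**Step 6.** *The purpose is to get $E$-valued truncations.* Put $g_N(\zeta)=g(\zeta)1_{\{|g(\zeta)|\le N\}}$. By (7), $g_N(\zeta)\in E$ and $\|g_N(\zeta)\|_E\le1$ for a.e. $\zeta$. We claim that $g_N:\mathbb T\to E$ is strongly measurable. Let $x^*\in E^*$. The set function $A\mapsto x^*(1_A)$ is countably additive by dominated convergence in $E$, and it vanishes on $\mu$-null sets. So by the Radon–Nikodym theorem there is $y\in L^1(\mu)$ with $x^*(x)=\int xy\,d\mu$ for simple $x$. This extends to all $x\in L^\infty(\mu)$ by uniform approximation, as $\|x\|_E\le2\|x\|_\infty$. Hence $x^*(g_N(\zeta))=\int g_N(\zeta,\omega)y(\omega)\,d\mu(\omega)$ is measurable in $\zeta$ by Fubini. Since $E$ is separable, Pettis' theorem proves the claim.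

**Step 7.** *The purpose is to define the boundary function of $Sf$.* For a.e. $\zeta$ let $k=|g(\zeta)|\in B$. If $N,M\ge N_0$, then $|g_N(\zeta)-g_M(\zeta)|\le k1_{\{k>N_0\}}$. By Lemma 7 (A), $(Sg_N(\zeta))_N$ is Cauchy in $Y$. Let $G(\zeta)=\lim_NSg_N(\zeta)$ (this $G$ has nothing to do with the set of Lemma 2). Then $G$ is strongly measurable and $\|G\|\le\|S\|$ a.e. By dominated convergence, for each $z\in\mathbb D$,
$$S\Big(\int P_zg_N\,dm\Big)=\int P_zSg_N\,dm\longrightarrow\int P_zG\,dm\qquad(N\to\infty), \tag{9}$$
where the integral on the left is a Bochner integral in $E$.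

**Step 8.** *The purpose is to show that $Sf$ is the Poisson integral of $G$.* Fix $z$ and let $u_N=f(z)-\int P_zg_N\,dm\in E$. The inclusion $E\to L^1(\mu)$ is bounded, so the integral is the same in $L^1(\mu)$, and by (8) $u_N=\int P_z(g-g_N)\,dm$. Bochner integrals in $L^1(\mu)$ of jointly measurable integrable functions are computed pointwise (test against $L^\infty(\mu)$ and use Fubini), so for a.e. $\omega$
$$u_N(\omega)=\int P_z(\zeta)\,g(\zeta,\omega)\,1_{\{|g(\zeta,\omega)|>N\}}\,dm(\zeta).$$
Let $k=\int P_z|g|\,dm$. Then $|u_N|\le k$. Since $k\in L^1(\mu)$ is finite a.e., dominated convergence in $\zeta$ gives $u_N\to0$ a.e. Moreover $0\le k\in B$: $P_z\,dm$ is a probability measure, $|g(\zeta)|\in B$ a.e., and $B$ is closed and convex, so Hahn–Banach separation keeps the average in $B$. By Lemma 7 (B), $Su_N\to0$. Together with (9),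
$$Sf(z)=\int P_zG\,dm,\qquad z\in\mathbb D.$$

**Step 9.** *The purpose is to read off the radial limits.* This is Fatou's theorem for Poisson integrals of Bochner integrable functions. Recall the argument: $G$ is essentially separably valued; let $(y_i)$ be dense in a separable closed subspace containing almost all its values. By the scalar Fatou theorem, for a.e. $\zeta$ we have $P[\|G-y_i\|](r\zeta)\to\|G(\zeta)-y_i\|$ for all $i$. For such $\zeta$,
$$\limsup_{r\to1}\|Sf(r\zeta)-G(\zeta)\|\le\limsup_{r\to1}P[\|G-y_i\|](r\zeta)+\|y_i-G(\zeta)\|=2\|G(\zeta)-y_i\| ,$$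
and the infimum over $i$ of the right side is $0$. So $Sf(r\zeta)\to G(\zeta)$ in norm for a.e. $\zeta$. Hence $Sf\in\tilde H^\infty(\mathbb D,Y)$, and $S$ is an ARN-operator. $\blacksquare$
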